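\title{Finiteness of the divisor class group of the center of an enveloping algebra in positive characteristic}

\begin{abstract}
Let $\mathfrak g$ be a finite dimensional Lie algebra over a field of characteristic $p>0$, and let $Z$ be the center of its universal enveloping algebra $U$. A theorem of Braun and Hajarnavis says that the divisor class group $\operatorname{cl}(Z)$ is killed by the PI degree of $U$. We prove that $\operatorname{cl}(Z)$ is a finite $p$-group, and that it embeds into the corresponding group after any extension of the ground field. After passing to an algebraically closed field, the method is to send a $p$-torsion class to a logarithmic differential form on the Rees algebra of $Z$. The forms that occur are homogeneous of degree $0$ and have no poles in codimension one, so they lie in a finite dimensional space; and logarithmic forms that are independent over $\mathbb F_p$ are independent over the ground field, so there are only finitely many of them. For solvable $\mathfrak g$ we determine $\operatorname{cl}(Z)$ in terms of the weights of semi-invariants and the ramification of $U$ over $Z$; in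 this case $\operatorname{cl}(Z)$ is elementary abelian, of order dividing the PI degree, and this is sharp.
\end{abstract}

\section{The question and the answer}\label{sec:intro}

Let $k$ be a field of characteristic $p>0$, not assumed perfect, and let $\mathfrak g$ be a Lie algebra over $k$ with $\dim_k\mathfrak g=n<\infty$. Write $U=U(\mathfrak g)$ for its universal enveloping algebra, $Z$ for the center of $U$, and $S=S(\mathfrak g)$ for the symmetric algebra. In positive characteristic the center is large: $U$ is a finitely generated $Z$-module. It follows that the division ring of fractions $Q$ of $U$ has center $\operatorname{Frac}Z$ and is of finite dimension over it. This dimension is $d^2$, where $d$ is the \emph{PI degree} of $U$. The center $Z$ is a Noetherian integrally closed domain, so it has a divisor class group $\operatorname{cl}(Z)$, which vanishes exactly when $Z$ is factorial.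

The algebra $U$ is a filtered deformation of the polynomial ring $S$, and polynomial rings are factorial. One may therefore guess that $U$ itself is close to factorial, and that $\operatorname{cl}(Z)$ only measures the difference between divisors of $U$ and divisors of $Z$. The simplest cases are as follows.
\begin{itemize}
\item If $\mathfrak g$ is abelian, then $Z=U=S$ and $\operatorname{cl}(Z)=0$.
\item If $\mathfrak g$ has basis $e,v$ with $[e,v]=v$, then $Z=k[e^p-e,v^p]$ is a polynomial ring and again $\operatorname{cl}(Z)=0$. But $v$ generates a two-sided ideal of $U$ whose $p$-th power is generated by the prime element $v^p$ of $Z$: the extension $Z\subset U$ is ramified (Example~\ref{ex:two}).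
\item If $\mathfrak g$ has basis $e,v,w$ with $[e,v]=v$, $[e,w]=w$, $[v,w]=0$, then $\operatorname{cl}(Z)\cong\mathbb Z/p$ (Section~\ref{sec:example}).
\end{itemize}
A theorem of Braun and Hajarnavis \cite{BH} says that in general $d\cdot\operatorname{cl}(Z)=0$. A group of bounded exponent may be infinite, and so one asks: \emph{is $\operatorname{cl}(Z)$ finite?} The answer is yes.

\begin{theorem}\label{thm:A}
Let $\mathfrak g$ be a finite dimensional Lie algebra over a field $k$ of characteristic $p>0$. Then $\operatorname{cl}(Z(U(\mathfrak g)))$ is a finite abelian $p$-group. Moreover, for every field extension $k'/k$ the natural map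
\[
\operatorname{cl}(Z(U(\mathfrak g)))\longrightarrow \operatorname{cl}(Z(U(\mathfrak g\otimes_kk')))
\]
is injective.
\end{theorem}

For solvable $\mathfrak g$ the guess above is literally true, and it gives a formula. A \emph{semi-invariant} of weight $\lambda$ is an element $f\in U$ with $[x,f]=\lambda(x)f$ for all $x\in\mathfrak g$. For a height one prime $\mathfrak p$ of $Z$ the localization $U_{\mathfrak p}$ has a single maximal two-sided ideal, its radical, and the ramification index $e_{\mathfrak p}$ is defined by $\mathfrak pU_{\mathfrak p}=(\operatorname{rad}U_{\mathfrak p})^{e_{\mathfrak p}}$ (Section~\ref{sec:divU}); $\mathfrak p$ is \emph{ramified} if $e_{\mathfrak p}>1$. A nonzero two-sided ideal is \emph{reflexive} if it is the intersection of its localizations at the height one primes of $Z$.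

\begin{theorem}\label{thm:B}
Let $\mathfrak g$ be solvable. Then every nonzero reflexive two-sided ideal of $U$ has the form $Uf=fU$ with $f$ a semi-invariant. Let $\Lambda\subset\operatorname{Hom}_k(\mathfrak g/[\mathfrak g,\mathfrak g],k)$ be the set of weights of nonzero semi-invariants of $U$. Then $\Lambda$ is an $\mathbb F_p$-vector space, $|\Lambda|$ divides $d$, every $e_{\mathfrak p}$ is $1$ or $p$, and there is an exact sequence
\[
0\longrightarrow\operatorname{cl}(Z)\longrightarrow\Lambda\longrightarrow\bigoplus_{\mathfrak p}\mathbb Z/e_{\mathfrak p}\longrightarrow0 .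
\]
Hence $\operatorname{cl}(Z)\cong(\mathbb Z/p)^{\dim_{\mathbb F_p}\Lambda-r}$, where $r$ is the number of ramified $\mathfrak p$, and $|\operatorname{cl}(Z)|\cdot p^r$ divides $d$. This is sharp: over every $k$ and for every $s\ge0$ there is a solvable $\mathfrak g$ with $\operatorname{cl}(Z)\cong(\mathbb Z/p)^s$ and $d=p^s$.
\end{theorem}

If $\mathfrak g$ is nilpotent, each $\operatorname{ad}x$ is locally nilpotent on $U$, so $\Lambda=0$ and $Z$ is factorial.

\medskip
\noindent\textbf{The idea for Theorem~\ref{thm:A}.} The degree $d$ is a power of $p$, so it is enough to bound the $p$-torsion $\operatorname{cl}(Z)[p]$. If $pD=\operatorname{div}f$, then near each codimension one point $f$ is a unit times a $p$-th power. Differentiation kills $p$-th powers, so the logarithmic form $\mathrm df/f$ has no pole along any divisor. If $f$ were determined by the class of $D$ up to constants and $p$-th powers, we would obtain a homomorphism from $\operatorname{cl}(Z)[p]$ to a space of forms without poles. Three things have to be arranged.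
\begin{enumerate}
\item Given $D$, the function $f$ is only unique up to units, and the space of all regular forms on an affine variety of positive dimension is infinite dimensional. Both difficulties disappear for a graded ring $R=\bigoplus_{m\ge0}R_m$ with $R_0=k$ and homogeneous divisors $D$. There the units are constants, and $\mathrm df/f$ is homogeneous of degree $0$. The center $Z$ is in general only filtered, so we replace it by its Rees algebra, which is graded and has the same class group (Section~\ref{sec:rees}).
\item The argument needs the discrete valuation rings in question to be smooth over $k$, which is guaranteed if $k$ is perfect. So we pass to the algebraic closure, and must know that no class dies. This too is a consequence of the grading (Section~\ref{sec:basechange}).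
\item A subgroup of a finite dimensional $k$-vector space need not be finite. Logarithmic forms, however, satisfy a rigidity: independence over $\mathbb F_p$ implies independence over $k$ (Section~\ref{sec:log}).
\end{enumerate}
The proof is completed in Section~\ref{sec:proofA}. The proof of Theorem~\ref{thm:B}, in Sections~\ref{sec:divU}--\ref{sec:proofB}, is independent of Sections~\ref{sec:rees}--\ref{sec:proofA} and of \cite{BH}.

\medskip
\noindent\textbf{Conventions.} For a Noetherian integrally closed (``normal'') domain $R$ with fraction field $K$, $\operatorname{Div}(R)$ is the free abelian group on the height one primes, $v_P$ is the valuation of the discrete valuation ring $R_P$, $\operatorname{div}f=\sum_Pv_P(f)P$, and $\operatorname{cl}(R)$ is $\operatorname{Div}(R)$ modulo the divisors $\operatorname{div}f$, $f\in K^*$. For a nonzero finitely generated $R$-submodule $I$ of $K$ (a fractional ideal) put $(R:I)=\{f\in K:fI\subset R\}$. One has $(R:(R:I))=\bigcap_PI_P$, and $I$ is \emph{divisorial} if it equals this hull. Divisorial ideals correspond to divisors, $\sum n_PP$ to $\{f\in K: v_P(f)\ge n_P\text{ for all }P\}$;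 the sum of divisors corresponds to the hull of the product, and $\operatorname{div}f$ to $fR$. We use two standard facts.
\begin{itemize}
\item \emph{Nagata's theorem.} If $T\subset R\setminus0$ is multiplicative, then $\operatorname{cl}(R)\to\operatorname{cl}(T^{-1}R)$ is onto, with kernel generated by the classes of the height one primes meeting $T$. In particular it is an isomorphism if $T$ consists of the powers of a prime element.
\item \emph{Gauss's lemma.} Extension of ideals gives an isomorphism $\operatorname{cl}(R)\cong\operatorname{cl}(R[t])$.
\end{itemize}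

\section{The center as a large subring}\label{sec:center}

Let $U_{\le m}\subset U$ be the span of products of at most $m$ elements of $\mathfrak g$. By the Poincar\'e--Birkhoff--Witt theorem the associated graded ring is the polynomial ring $S$. The \emph{symbol} $\bar u\in S$ of $0\ne u\in U$ is its leading form, and $\deg u$ is the degree of $\bar u$. As $S$ is a domain, symbols multiply; in particular $U$ is a domain.

\begin{lemma}\label{lem:A}
There are $a_1,\dots,a_n\in Z$ such that $A=k[a_1,\dots,a_n]$ is a polynomial ring, $U$ is a free $A$-module of finite rank a power of $p$, and $\bar a_i=x_i^{q_i}$ for a basis $x_1,\dots,x_n$ of $\mathfrak g$ and powers $q_i$ of $p$. Consequently $Z$ is a Noetherian ring and finite over $A$, $Q=U\otimes_A\operatorname{Frac}A$ is a division ring with center $\operatorname{Frac}Z$, every element of $Q$ is $z^{-1}u$ with $0\ne z\in Z$, $u\in U$, and $d$ is a power of $p$.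
\end{lemma}

\begin{proof}
For $x\in\mathfrak g$ the operators $(\operatorname{ad}x)^{p^j}$, $j\ge0$, on the finite dimensional space $\mathfrak g$ are linearly dependent. In characteristic $p$ we have $(\operatorname{ad}x)^{p^j}=\operatorname{ad}(x^{p^j})$ in $U$. So some element $x^{p^m}+\sum_{j<m}c_jx^{p^j}$ of $U$ commutes with $\mathfrak g$ and is central. Applying this to each element of a basis $x_1,\dots,x_n$ we get $a_i\in Z$ with symbol $x_i^{q_i}$. The symbol of $a^\beta x^\alpha$, where $\beta\in\mathbb N^n$ and $0\le\alpha_i<q_i$, is $x_1^{q_1\beta_1+\alpha_1}\cdots x_n^{q_n\beta_n+\alpha_n}$, and by division with remainder each monomial of $S$ occurs exactly once. So these elements form a $k$-basis of $U$. Thus the $a_i$ are algebraically independent and $U$ is free over $A$ of rank $\prod q_i$.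

Now $Z\subset U$ is a finite module over the Noetherian ring $A$. The ring $U\otimes_A\operatorname{Frac}A$ is a domain of finite dimension over a field, hence a division ring, hence $Q$. Its center is $Z\otimes_A\operatorname{Frac}A$, a field, which is $\operatorname{Frac}Z$. Finally $d^2[\operatorname{Frac}Z:\operatorname{Frac}A]=\prod q_i$ is a power of $p$.
\end{proof}

The next lemma is the form of integral closedness of $U$ that we shall use. It rests on the factoriality of $S$.

\begin{lemma}\label{lem:symbol}
Let $I\ne0$ be a left ideal of $U$ and let $q\in Q$ satisfy $qI\subset I$. Then $q\in U$. In particular $Z$ is integrally closed.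
\end{lemma}

\begin{proof}
Write $q=z^{-1}u$ with $0\ne z\in Z$, $u\in U$; we fix $z$ and use induction on $\deg u$, the case $u=0$ being trivial. Choose $0\ne a\in I$. Since $q^ma\in I\subset U$, we have $u^ma=z^m(q^ma)\in z^mU$, so $\bar z^m$ divides $\bar u^m\bar a$ in $S$ for all $m\ge 0$. For every prime element $\pi$ of $S$ this gives $m\,v_\pi(\bar z)\le m\,v_\pi(\bar u)+v_\pi(\bar a)$ for all $m$, so $v_\pi(\bar z)\le v_\pi(\bar u)$. As $S$ is factorial, $\bar z$ divides $\bar u$; the quotient is homogeneous, so $\bar u=\bar z\bar v$ with $v\in U$. Then $q-v=z^{-1}(u-zv)$, where $u-zv$ is $0$ or of smaller degree than $u$, and $(q-v)I\subset I$ because $I$ is a left ideal. By induction $q-v\in U$.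

If $q\in\operatorname{Frac}Z$ is integral over $Z$, then the powers $q^m$ have a common denominator in $Z$. So the left ideal $I=\{a\in U:q^ma\in U\text{ for all }m\ge0\}$ is nonzero, and $qI\subset I$. Hence $q\in U\cap\operatorname{Frac}Z=Z$.
\end{proof}

\section{The smallest nontrivial case}\label{sec:example}

We carry out the argument by hand for the Lie algebra with basis $e,v,w$ and
\[
[e,v]=v,\qquad[e,w]=w,\qquad[v,w]=0 .
\]

\noindent\textbf{The center.} On $\mathfrak g$ we have $(\operatorname{ad}e)^p=\operatorname{ad}e$, so $c=e^p-e$ is central. A form of degree $m$ in $v,w$ is multiplied by $m$ under $\operatorname{ad}e$, so forms of degree divisible by $p$ are central. Put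
\[
R=\bigoplus_{m\ge0}k[v,w]_{pm},\qquad Z_0=R[c]\subset Z .
\]
Here $c$ is a polynomial variable over $R$, as its symbol is $e^p$. The ring $R$ is the degree $0$ part of the $\mathbb Z/p$-grading of $k[v,w]$. It is normal: an element of $\operatorname{Frac}R$ integral over $R$ lies in $k[v,w]$, and multiplying by a denominator from $R$ shows that it has no components of degree prime to $p$. So $Z_0$ is normal. Since $w=v\cdot(v^{p-1}w)/v^p$, the division ring $Q$ is spanned over $\operatorname{Frac}Z_0$ by the $p^2$ elements $v^ae^b$, $0\le a,b<p$. As $U$ is not commutative and $d$ is a power of $p$, we get $p^2\le d^2=[Q:\operatorname{Frac}Z]\le[Q:\operatorname{Frac}Z_0]\le p^2$. Hence $\operatorname{Frac}Z=\operatorname{Frac}Z_0$. As $U$, and so $Z$, is finite over $k[c,v^p,w^p]\subset Z_0$, and $Z_0$ is normal, $Z=Z_0$. By Gauss's lemma $\operatorname{cl}(Z)\cong\operatorname{cl}(R)$.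

\medskip
\noindent\textbf{Divisors.} Put $\tau=w/v$, $u=v^p$ and $\sigma=v/w$, $u'=w^p$. Then $u=u'\sigma^p$ and
\[
R[u^{-1}]=k[\tau][u,u^{-1}],\qquad R[u'^{-1}]=k[\sigma][u',u'^{-1}].
\]
A prime of $R$ containing $u$ and $u'$ contains every $v^aw^{p-a}$, because $(v^aw^{p-a})^p=u^au'^{\,p-a}$; so it is the maximal ideal $R_+$, of height $2$. Thus every height one prime is visible in one of the two charts. The first chart is factorial. The only height one prime containing $u$ is the prime $\mathfrak p$ given by $\sigma$ in the second chart, and $\operatorname{div}u=p\,\mathfrak p$. By Nagata's theorem $\operatorname{cl}(R)$ is generated by $[\mathfrak p]$, and $p[\mathfrak p]=0$.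

\medskip
\noindent\textbf{The logarithmic form.} To the class $[\mathfrak p]$ we attach $\mathrm du/u$. It is nonzero, since $\operatorname{Frac}R=k(\tau,u)$. If $\mathfrak p=\operatorname{div}g$ were principal, then $\operatorname{div}u=\operatorname{div}g^p$. As $R^*=k^*$, this would give $u=\mathrm{const}\cdot g^p$ and $\mathrm du=0$, a contradiction. So $\operatorname{cl}(Z)\cong\operatorname{cl}(R)\cong\mathbb Z/p$. One might expect $\mathrm du/u$ to have a pole along $\mathfrak p$, but it does not: $u=u'\sigma^p$ gives
\[
\frac{\mathrm du}u=\frac{\mathrm du'}{u'} ,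
\]
and $u'$ is a unit at $\mathfrak p$.

How many forms of degree $0$ without poles are there? In degree $0$ a form is $\alpha(\tau)\,\mathrm d\tau+\beta(\tau)\,\mathrm du/u$ with $\alpha,\beta\in k(\tau)$. Regularity on the first chart means $\alpha,\beta\in k[\tau]$. In the second chart the form is $-\alpha(1/\sigma)\sigma^{-2}\,\mathrm d\sigma+\beta(1/\sigma)\,\mathrm du'/u'$, which is regular at $\sigma=0$ only if $\alpha=0$ and $\beta\in k$. So the space of such forms is the line $k\,\mathrm du/u$, of dimension $1$, and this dimension is exactly the rank of $\operatorname{cl}(R)[p]$ over $\mathbb F_p$. In general we shall bound the rank from above by the dimension of such a space of forms.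

\section{The Rees algebra of the center}\label{sec:rees}

In the example $Z$ happens to be graded. In general it carries only the filtration by the $Z\cap U_{\le m}$, and we use its Rees algebra. Put
\[
\tilde U=\bigoplus_{m\ge0}U_{\le m}t^m\subset U[t],\qquad
\tilde Z=\bigoplus_{m\ge0}(Z\cap U_{\le m})t^m=Z[t]\cap\tilde U .
\]
Both are graded by the degree in $t$, $\tilde Z_0=k$, and $\tilde U/t\tilde U=S$. Moreover
\begin{equation}\label{eq:t}
t\tilde U\cap\tilde Z=t\tilde Z ,
\end{equation}
since $v\in\tilde U$ and $tv\in Z[t]$ imply $v\in Z[t]$.

\begin{proposition}\label{prop:rees}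
$\tilde Z$ is a finitely generated $k$-algebra and a normal domain. Extension of ideals to $Z[t,t^{-1}]$ gives isomorphisms $\operatorname{cl}(\tilde Z)\cong\operatorname{cl}(Z[t,t^{-1}])\cong\operatorname{cl}(Z)$.
\end{proposition}

\begin{proof}
\emph{Finite generation.} With $a_i$, $x_i$, $q_i$ as in Lemma~\ref{lem:A} let $\tilde A=k[t,a_1t^{q_1},\dots,a_nt^{q_n}]\subset\tilde Z$. In $\tilde U/t\tilde U=S$ the element $a_it^{q_i}$ becomes $x_i^{q_i}$, so $\tilde U/t\tilde U$ is generated over $\tilde A$ by the classes of the finitely many $x^\alpha t^{|\alpha|}$, $0\le\alpha_i<q_i$. By graded Nakayama ($t$ has positive degree) these elements generate $\tilde U$ over $\tilde A$. So $\tilde Z\subset\tilde U$ is a finite module over the Noetherian ring $\tilde A$.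

\emph{Normality.} The ring $\tilde Z[t^{-1}]=Z[t,t^{-1}]$ is normal by Lemma~\ref{lem:symbol}. Suppose that $q\in\operatorname{Frac}\tilde Z$ is integral over $\tilde Z$ but $q\notin\tilde Z$. Then $q\in\tilde Z[t^{-1}]$. Let $s\ge1$ be the least integer with $w:=t^sq\in\tilde Z$. Then $q=t^{-s}w$ and $w\notin t\tilde Z$; by \eqref{eq:t}, $w\notin t\tilde U$. Multiplying an equation $q^m+c_1q^{m-1}+\dots+c_m=0$ with $c_i\in\tilde Z$ by $t^{sm}$ gives $w^m=-\sum_{i\ge1}c_it^{si}w^{m-i}\in t\tilde U$. But $\tilde U/t\tilde U=S$ is a domain, a contradiction.

\emph{Class groups.} By \eqref{eq:t}, $\tilde Z/t\tilde Z\subset S$ is a domain, so $t$ is a prime element of $\tilde Z$. It is also prime in $Z[t]$. By Nagata's theorem and Gauss's lemma, $\operatorname{cl}(\tilde Z)\cong\operatorname{cl}(Z[t,t^{-1}])\cong\operatorname{cl}(Z[t])\cong\operatorname{cl}(Z)$, all maps being extensions of ideals.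
\end{proof}

We now use the grading. Let $R\ne k$ be any $\mathbb N$-graded Noetherian normal domain with $R_0=k$ and fraction field $K$. Let $R_H$ be the localization of $R$ at all nonzero homogeneous elements. Its nonzero homogeneous elements are invertible, so its degree $0$ part is a field $F_0$. Choose a homogeneous $u\in R_H$ of smallest positive degree. The degrees of nonzero homogeneous elements of $R_H$ form a subgroup of $\mathbb Z$, so
\[
R_H=F_0[u,u^{-1}],
\]
with $u$ transcendental over $F_0$. Thus $R_H$ is factorial, and its units are the elements of $\bigcup_{n\in\mathbb Z}F_0^*u^n$; they are homogeneous. (For $R=\tilde Z$ one has $F_0=\operatorname{Frac}Z$ and $u=t$.) Call a divisor of $R$ \emph{homogeneous} if only homogeneous height one primes occur in it.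

\begin{lemma}\label{lem:homog}
\begin{enumerate}
\item[(a)] Every class in $\operatorname{cl}(R)$ contains a homogeneous divisor.
\item[(b)] If $f\in K^*$ and $\operatorname{div}f$ is homogeneous, then $f\in R_H^*$, so $f$ is homogeneous. It is determined by $\operatorname{div}f$ up to a factor in $k^*$.
\item[(c)] The divisorial ideal of a homogeneous divisor is a graded submodule of $R_H$.
\end{enumerate}
\end{lemma}

\begin{proof}
Let $P$ be a height one prime containing a nonzero homogeneous element. The ideal generated by the homogeneous elements of $P$ is a nonzero prime contained in $P$, so it is $P$. Thus the height one primes meeting the set of nonzero homogeneous elements are exactly the homogeneous ones. Since $\operatorname{cl}(R_H)=0$, Nagata's theorem says that they generate $\operatorname{cl}(R)$; this is (a).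

For (b), $R_H$ is the intersection of the $R_P$ over the non-homogeneous $P$, and $v_P(f)=0$ for these $P$. So $f$ and $f^{-1}$ lie in $R_H$. If $\operatorname{div}f=\operatorname{div}f'$, then $f/f'\in R^*$, and a unit of an $\mathbb N$-graded domain has degree $0$, so $R^*=k^*$.

For (c), let $J\subset R_H$ be a nonzero finitely generated graded $R$-submodule and $0\ne h\in J$ homogeneous. Then $(R:J)\subset h^{-1}R\subset R_H$, so $(R:J)$ is finitely generated. If $f\in(R:J)$ and $g\in J$ is homogeneous, the components $f_ig$ of $fg\in R$ lie in $R$; so $(R:J)$ is graded. The divisorial ideal of $\sum n_PP$ is $(R:(R:J))$ with $J=\prod_{n_P>0}P^{n_P}\prod_{n_P<0}(R:P)^{-n_P}$, which for homogeneous $P$ is a finitely generated graded submodule of $R_H$.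
\end{proof}

\section{No class dies under base change}\label{sec:basechange}

Let $k'/k$ be a field extension. The space $Z\cap U_{\le m}$ is the solution space of the linear equations $[x_i,u]=0$ in $u\in U_{\le m}$. Hence $Z(U(\mathfrak g\otimes k'))=Z\otimes k'$, and the Rees algebra of this center is $\tilde Z'=\tilde Z\otimes k'$. By Section~\ref{sec:rees}, applied to $\mathfrak g\otimes k'$, it is a normal Noetherian domain. Write $R=\tilde Z$, $R'=\tilde Z'$.

For a fractional ideal $I$ of $R$ we have $(R:I)=\operatorname{Hom}_R(I,R)$. Since $R'$ is flat over $R$ and $I$ is finitely presented, $IR'=I\otimes k'$, $(R:I)R'=(R':IR')$, and $(R:(R:I))R'=(R':(R':IR'))$. Thus $I\mapsto IR'$ preserves divisorial ideals, hulls of products, and principal ideals, and induces a homomorphism $\operatorname{cl}(R)\to\operatorname{cl}(R')$. The same applies to the flat extensions $Z\subset Z\otimes k'$ and $\tilde Z\subset Z[t,t^{-1}]\supset Z$, so under the isomorphisms of Proposition~\ref{prop:rees} this homomorphism is the natural map $\operatorname{cl}(Z)\to\operatorname{cl}(Z\otimes k')$.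

\begin{proposition}\label{prop:basechange}
The map $\operatorname{cl}(Z)\to\operatorname{cl}(Z\otimes k')$ is injective.
\end{proposition}

\begin{proof}
By Lemma~\ref{lem:homog}(a),(c) a class in the kernel of $\operatorname{cl}(R)\to\operatorname{cl}(R')$ is represented by a graded divisorial ideal $I\subset R_H$ with $I\otimes k'=fR'$. Then $f\in R_H\otimes k'\subset R'_H$. If $0\ne h\in I$ is homogeneous, then $h=fr'$ with $r'\in R'$. In a $\mathbb Z$-graded domain a factor of a nonzero homogeneous element is homogeneous, so $f$ is homogeneous. With $R_+=\bigoplus_{m>0}R_m$ it follows that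
\[
(I/R_+I)\otimes k'=(I\otimes k')/R'_+(I\otimes k')=fR'/fR'_+\cong R'/R'_+=k' .
\]
So $\dim_kI/R_+I=1$. By graded Nakayama $I$ is generated by one element, and the class is trivial.
\end{proof}

\begin{remark}
For normal domains without such a grading, classes may die under base change. If $p\equiv3\pmod 4$ and $R=\mathbb F_p[x,y]/(x^2+y^2-1)$, then $\operatorname{Spec}R$ is $\mathbb P^1$ minus a closed point of degree $2$, so $\operatorname{cl}(R)=\mathbb Z/2$; over $\mathbb F_{p^2}$ it becomes $\mathbb P^1$ minus two rational points, with trivial class group.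
\end{remark}

\section{Logarithmic forms and $p$-torsion}\label{sec:log}

The next lemma is the point where finiteness, rather than finite dimensionality, comes from. In (ii) a $k$-linear relation between logarithmic forms is transformed, by an operator sending $h$ to $-h^p$, into the same relation with coefficients replaced by their $p$-th roots. A shortest relation must be fixed by this process, so its coefficients are in $\mathbb F_p$.

\begin{lemma}\label{lem:log}
Let $k$ be perfect of characteristic $p$ and $K/k$ a finitely generated field extension.
\begin{enumerate}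
\item[(i)] If $f\in K$ and $\mathrm df=0$ in $\Omega_{K/k}$, then $f\in K^p$.
\item[(ii)] If $f_1,\dots,f_r\in K^*$ and the forms $\mathrm df_i/f_i$ are linearly independent over $\mathbb F_p$, then they are linearly independent over $k$.
\end{enumerate}
\end{lemma}

\begin{proof}
Since $k$ is perfect, $K/k$ has a separating transcendence basis $y_1,\dots,y_N$. It is a $p$-basis: every $f\in K$ is uniquely $\sum_\alpha c_\alpha^py^\alpha$ with $0\le\alpha_j<p$, $c_\alpha\in K$. The $\mathrm dy_j$ form a $K$-basis of $\Omega_{K/k}$; let $\partial_j$ be the dual derivations of $K$. They are $K^p$-linear and $\partial_j(y_i)=\delta_{ij}$.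

(i) If $\mathrm df=0$ and $f=\sum c_\alpha^py^\alpha$, then for each $j$ we have $0=\partial_jf=\sum_{\alpha_j\ge1}\alpha_jc_\alpha^p\,y^\alpha/y_j$, a combination of distinct monomials of the $p$-basis. So $\alpha_jc_\alpha=0$ for all $\alpha$ and $j$, and $f=c_0^p$.

\emph{Claim.} For $f\in K^*$ and $h=\partial_jf/f$ we have $\partial_j^{p-1}(h)=-h^p$.

Let $L=K^p(y_i:i\ne j)$. Then $[K:L]=p$ and $K=L[y_j]\cong L[X]/(X^p-y_j^p)$, where $y_j^p\in L$ and $X^p-y_j^p$ is irreducible over $L$. The derivation $\mathrm d/\mathrm dX$ of $L[X]$ kills $X^p-y_j^p$, so it induces a derivation of $K$, which is $L$-linear and sends $y_j$ to $1$; this is $\partial_j$. It extends to the localization $\mathcal O=L[X]_{(X^p-y_j^p)}$, and $\mathcal O\to K$ is onto and compatible with the derivations. Lift $f$ to $\tilde f\in L[X]$; it is a unit in $\mathcal O$. Over an algebraic closure of $L$ write $\tilde f=c\prod_i(X-\alpha_i)$. Then $\tilde h=\tilde f'/\tilde f=\sum_i(X-\alpha_i)^{-1}$. As $(-1)^{p-1}(p-1)!=-1$ in $\mathbb F_p$ by Wilson's theorem,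
\[
\Bigl(\frac{\mathrm d}{\mathrm dX}\Bigr)^{p-1}\tilde h=-\sum_i(X-\alpha_i)^{-p}=-\tilde h^p .
\]
Both sides lie in $\mathcal O$, and mapping to $K$ gives the claim.

(ii) Suppose (ii) fails. Among all nonempty $k$-linear relations $\sum c_i\omega_i=0$ with all $c_i\ne0$ between distinct members of some $\mathbb F_p$-independent family of forms $\omega_i=\mathrm df_i/f_i$, take one of minimal length, and normalize it to $c_1=1$. Put $h_{ij}=\partial_jf_i/f_i$, so that $\sum_ic_ih_{ij}=0$ for each $j$. Since $k=k^p\subset K^p$, the operator $\partial_j^{p-1}$ is $k$-linear, and the claim gives $\sum_ic_ih_{ij}^p=0$. Taking $p$-th roots, $\sum_ic_i^{1/p}h_{ij}=0$ with $c_i^{1/p}\in k$. This holds for all $j$, so $\sum_ic_i^{1/p}\omega_i=0$. Subtracting the two relations cancels the first term. By minimality the difference is trivial: $c_i^{1/p}=c_i$, so $c_i\in\mathbb F_p$ for all $i$. This contradicts independence over $\mathbb F_p$.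
\end{proof}

Perfectness is needed: already (i) fails for $f\in k\setminus k^p$ and $K=k$.

\begin{proposition}\label{prop:ptorsion}
Let $k$ be perfect of characteristic $p$, and let $R\ne k$ be a finitely generated $\mathbb N$-graded normal domain over $k$ with $R_0=k$. Then $\operatorname{cl}(R)[p]$ is finite.
\end{proposition}

\begin{proof}
Let $K$ and $R_H=F_0[u,u^{-1}]$ be as in Section~\ref{sec:rees}. The field $F_0$ is a subfield of the finitely generated field $K$, so it is finitely generated over $k$. We construct a finite dimensional space $W$ of forms and embed $\operatorname{cl}(R)[p]$ into it by logarithmic forms.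

\emph{Forms without poles in degree $0$.} The module
\[
\Omega_{R_H/k}=(R_H\otimes_{F_0}\Omega_{F_0/k})\oplus R_H\,\mathrm du
\]
is graded and free, so it is contained in $\Omega_{K/k}=K\otimes_{R_H}\Omega_{R_H/k}$. It has a finite basis $\varepsilon_1,\dots,\varepsilon_l$ of elements of degree $0$: a basis of $\Omega_{F_0/k}$, together with $\mathrm du/u$.

Let $P$ be a height one prime of $R$. The ring $R_P$ is regular and essentially of finite type over the perfect field $k$, so it is a localization of a smooth $k$-algebra. Hence $\Omega_{R_P/k}$ is free and embeds into $\Omega_{K/k}$. Its image is the localization $N_P$ of the image $N$ of $\Omega_{R/k}$. Now $N$ is generated by the differentials of finitely many homogeneous generators of $R$. These lie in $\Omega_{R_H/k}$, so there is a common homogeneous denominator $0\ne s\in R$ with $N\subset F:=\bigoplus_is^{-1}R\,\varepsilon_i$. As $R$ is normal, $R=\bigcap_PR_P$, and therefore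
\[
M:=\bigcap_P\Omega_{R_P/k}\subset\bigcap_PF_P=F .
\]
So the homogeneous elements of degree $0$ in $\Omega_{R_H/k}\cap M$ lie in
\[
W:=\bigoplus_is^{-1}R_{\deg s}\,\varepsilon_i,\qquad\dim_kW<\infty ,
\]
since each graded piece of $R$ is finite dimensional over $R_0=k$.

\emph{The map $\delta$.} Let $c\in\operatorname{cl}(R)[p]$. By Lemma~\ref{lem:homog}(a) it is the class of a homogeneous divisor $D$, and by Lemma~\ref{lem:homog}(b) $pD=\operatorname{div}f$ with $f\in R_H^*$ homogeneous and unique up to $k^*$. Put $\delta(c)=\mathrm df/f$. Any other homogeneous divisor in $c$ is $D+\operatorname{div}g$, where $\operatorname{div}g$ is homogeneous, so $g\in R_H^*$; it replaces $f$ by a constant times $fg^p$, which does not change $\mathrm df/f$. So $\delta$ is a well defined homomorphism.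

\emph{Its values lie in $W$.} Write $f=\varphi u^m$ with $\varphi\in F_0^*$. Then $\mathrm df/f=\mathrm d\varphi/\varphi+m\,\mathrm du/u$ lies in $\Omega_{R_H/k}$ and has degree $0$. At a height one prime $P$ with uniformizer $\pi$ of $R_P$ we have $f=v\pi^{pa}$ with $v\in R_P^*$, because $v_P(f)$ is $p$ times the coefficient of $P$ in $D$. So $\mathrm df/f=\mathrm dv/v\in\Omega_{R_P/k}$.

\emph{$\delta$ is injective.} If $\mathrm df=0$, then $f=g^p$ with $g\in K$ by Lemma~\ref{lem:log}(i). So $pD=p\operatorname{div}g$, and $D=\operatorname{div}g$ is principal.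

\emph{Finiteness.} By Lemma~\ref{lem:log}(ii), elements of the image of $\delta$ that are independent over $\mathbb F_p$ are independent over $k$ in $W$. Hence $|\operatorname{cl}(R)[p]|\le p^{\dim_kW}$.
\end{proof}

\section{Proof of Theorem \ref{thm:A}}\label{sec:proofA}

\begin{proof}[Proof of Theorem \ref{thm:A}]
The injectivity statement is Proposition~\ref{prop:basechange}. Applying it with $k'=\bar k$ we may assume that $k$ is algebraically closed. By the theorem of Braun and Hajarnavis \cite{BH}, $\operatorname{cl}(Z)$ is killed by $d$, and $d=p^e$ by Lemma~\ref{lem:A}. By Proposition~\ref{prop:rees}, $\operatorname{cl}(Z)\cong\operatorname{cl}(\tilde Z)$, and $\tilde Z$ satisfies the hypotheses of Proposition~\ref{prop:ptorsion}; it contains $t$, so it is not $k$. Hence $\operatorname{cl}(Z)[p]$ is finite. Multiplication by $p$ maps $\operatorname{cl}(Z)[p^{i+1}]$ to $\operatorname{cl}(Z)[p^i]$ with kernel $\operatorname{cl}(Z)[p]$. By induction $\operatorname{cl}(Z)=\operatorname{cl}(Z)[p^e]$ is finite, of order at most $|\operatorname{cl}(Z)[p]|^e$.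
\end{proof}

The theorem of \cite{BH} enters only through the fact that $\operatorname{cl}(Z)$ is killed by some power of $p$.

\section{Divisors of $U$}\label{sec:divU}

We turn to Theorem~\ref{thm:B}. In this section $\mathfrak g$ is arbitrary. The aim is a divisor group $\operatorname{Div}(U)$ that contains $\operatorname{Div}(Z)$; comparing the two is what will compute $\operatorname{cl}(Z)$. Throughout, $\mathfrak p$ runs over the height one primes of $Z$.

\begin{lemma}\label{lem:maxorder}
$U_{\mathfrak p}$ is a maximal $Z_{\mathfrak p}$-order in $Q$. Its fractional two-sided ideals form a free abelian group on its maximal two-sided ideals, and there is only one of these, namely $\operatorname{rad}U_{\mathfrak p}$.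
\end{lemma}

\begin{proof}
Let $\Gamma\supset U_{\mathfrak p}$ be a subring of $Q$ finite over $Z_{\mathfrak p}$. Then $I_0=\{u\in U_{\mathfrak p}:\Gamma u\subset U_{\mathfrak p}\}$ is a two-sided ideal of $U_{\mathfrak p}$ with $\Gamma I_0\subset I_0$. It is nonzero, since the generators of $\Gamma$ have a common denominator. The two-sided ideal $I=I_0\cap U$ of $U$ is nonzero, finitely generated over $Z$, and $I_{\mathfrak p}=I_0$. For $\gamma\in\Gamma$ we have $\gamma I\subset I_{\mathfrak p}$, so $s\gamma I\subset I$ for some $s\in Z\setminus\mathfrak p$. By Lemma~\ref{lem:symbol}, $s\gamma\in U$, so $\gamma\in U_{\mathfrak p}$. Thus $U_{\mathfrak p}$ is a maximal order, and the second statement is \cite[\S22]{R}.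

The third statement is in \cite[\S18]{R}; here is the argument. By Nakayama's lemma every maximal two-sided ideal contains $\mathfrak p$, so all of them occur in the factorization of $\mathfrak pU_{\mathfrak p}$. If there were at least two, we could write $\mathfrak pU_{\mathfrak p}=J_1J_2$, with $J_1$ a power of one and $J_2$ a product of powers of the others. These ideals commute, and $J_1^m+J_2^m=U_{\mathfrak p}$ for all $m$, so $\mathfrak p^mU_{\mathfrak p}=J_1^mJ_2^m=J_1^m\cap J_2^m$. Then the $\mathfrak p$-adic completion of $U_{\mathfrak p}$ would be the product of the nonzero rings $\varprojlim U_{\mathfrak p}/J_i^m$, and contain a nontrivial central idempotent. But this completion is $U_{\mathfrak p}\otimes_{Z_{\mathfrak p}}\widehat{Z_{\mathfrak p}}$. Since $U_{\mathfrak p}$ is free over $Z_{\mathfrak p}$, it is a subring of the central simple algebra $Q\otimes_{\operatorname{Frac}Z}\operatorname{Frac}\widehat{Z_{\mathfrak p}}$ and spans it. So the idempotent would lie in the center of this algebra, which is a field, a contradiction. So there is only one maximal ideal $N$. A power of $\operatorname{rad}U_{\mathfrak p}$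 lies in $\mathfrak pU_{\mathfrak p}\subset N$, so $\operatorname{rad}U_{\mathfrak p}\subset N$. The semisimple ring $U_{\mathfrak p}/\operatorname{rad}U_{\mathfrak p}$ has a unique maximal two-sided ideal, so it is simple, and $N=\operatorname{rad}U_{\mathfrak p}$.
\end{proof}

Define $e_{\mathfrak p}$ by $\mathfrak pU_{\mathfrak p}=(\operatorname{rad}U_{\mathfrak p})^{e_{\mathfrak p}}$, and put $P_{\mathfrak p}=U\cap\operatorname{rad}U_{\mathfrak p}$.

\begin{lemma}\label{lem:P}
$U=\bigcap_{\mathfrak p}U_{\mathfrak p}$. Further, $P_{\mathfrak p}$ is a prime ideal, $P_{\mathfrak p}\cap Z=\mathfrak p$, and $P_{\mathfrak p}$ is minimal among the nonzero prime ideals of $U$.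
\end{lemma}

\begin{proof}
Let $A$ be as in Lemma~\ref{lem:A} and $\mathfrak q$ a height one prime of $A$. The maximal ideals of $Z_{\mathfrak q}=Z\otimes_AA_{\mathfrak q}$ come from the primes $\mathfrak p$ of $Z$ over $\mathfrak q$. These have height one, since $Z_{\mathfrak q}$ is a domain integral over a discrete valuation ring. So $U_{\mathfrak q}$ is the intersection of the corresponding $U_{\mathfrak p}$. Since $U$ is free over $A$ and $A=\bigcap A_{\mathfrak q}$, also $U=\bigcap_{\mathfrak q}U_{\mathfrak q}$. This proves the first assertion.

The ideal $\operatorname{rad}U_{\mathfrak p}$ is maximal, hence prime, so its contraction $P_{\mathfrak p}$ under the central localization $U\subset U_{\mathfrak p}$ is prime. We have $P_{\mathfrak p}\cap Z=\mathfrak p$ because $\operatorname{rad}U_{\mathfrak p}$ is proper and contains $\mathfrak p$. Note that every nonzero two-sided ideal $J$ of $U$ meets $Z$ nontrivially: if $0\ne a\in J$, an equation $z_0a^m+\dots+z_m=0$ with $z_i\in Z$ and $z_m\ne0$ shows $z_m\in J$. Let $P'\subset P_{\mathfrak p}$ be a nonzero prime. Then $P'\cap Z$ is a nonzero prime inside $\mathfrak p$,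 so it is $\mathfrak p$, and $P'_{\mathfrak p}$ is a nonzero prime of $U_{\mathfrak p}$. By Lemma~\ref{lem:maxorder} it is a power of $\operatorname{rad}U_{\mathfrak p}$, so it is $\operatorname{rad}U_{\mathfrak p}$ itself. Elements of $Z\setminus\mathfrak p$ are regular modulo $P'$, so $P'=U\cap P'_{\mathfrak p}=P_{\mathfrak p}$.
\end{proof}

A \emph{fractional ideal} of $U$ is a nonzero $U$-subbimodule $J$ of $Q$ that is finitely generated over $Z$. Put $J^{**}=\bigcap_{\mathfrak p}J_{\mathfrak p}$; $J$ is \emph{reflexive} if $J=J^{**}$. If $0\ne z\in Z$ and $zJ\subset U$, then $J^{**}\subset z^{-1}U$ by Lemma~\ref{lem:P}, so $J^{**}$ is again a fractional ideal. From $J\subset J^{**}\subset J_{\mathfrak p}$ we get $(J^{**})_{\mathfrak p}=J_{\mathfrak p}$. Since $zJ$ is a nonzero two-sided ideal of $U$, it contains a nonzero element of $Z$; hence $J_{\mathfrak p}=U_{\mathfrak p}$ for almost all $\mathfrak p$.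

\begin{proposition}\label{prop:Div}
The reflexive fractional ideals of $U$ form, under $(J,J')\mapsto(JJ')^{**}$, a free abelian group $\operatorname{Div}(U)$ on the $P_{\mathfrak p}$; here $J$ corresponds to the exponents $n_{\mathfrak p}$ in $J_{\mathfrak p}=(\operatorname{rad}U_{\mathfrak p})^{n_{\mathfrak p}}$. The map $I\mapsto(IU)^{**}$ is an injective homomorphism $\operatorname{Div}(Z)\to\operatorname{Div}(U)$ with $\mathfrak p\mapsto e_{\mathfrak p}P_{\mathfrak p}$ and $zZ\mapsto zU$.
\end{proposition}

\begin{proof}
Exponents add under products, and $J=\bigcap J_{\mathfrak p}$ is determined by them. Since $P_{\mathfrak p}$ contains $\mathfrak p$, its localization at $\mathfrak p'\ne\mathfrak p$ is $U_{\mathfrak p'}$, and at $\mathfrak p$ it is $\operatorname{rad}U_{\mathfrak p}$. Given a family $(n_{\mathfrak p})$ with almost all $n_{\mathfrak p}=0$, choose $0\ne z\in Z$ with $m_{\mathfrak p}=n_{\mathfrak p}+e_{\mathfrak p}v_{\mathfrak p}(z)\ge0$ for all $\mathfrak p$; then $(z^{-1}\prod P_{\mathfrak p}^{m_{\mathfrak p}})^{**}$ has exponents $n_{\mathfrak p}$. The second statement follows by localizing.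
\end{proof}

An element $0\ne f\in Q$ is \emph{normal} if $fU=Uf$. Then $Uf$ is a reflexive fractional ideal, as $\bigcap U_{\mathfrak p}f=(\bigcap U_{\mathfrak p})f$; for normal $f,g$ the product of $Uf$ and $Ug$ is $Ufg$, and the inverse of $Uf$ is $Uf^{-1}$.

\begin{lemma}\label{lem:normal}
The units of $U$ are $k^*$. A nonzero $f\in U$ is normal if and only if it is a semi-invariant; its weight then lies in $\operatorname{Hom}_k(\mathfrak g/[\mathfrak g,\mathfrak g],k)$.
\end{lemma}

\begin{proof}
If $uv=1$, then $\bar u\bar v=1$, so $u\in k^*$. Let $f$ be normal and $fx=\sigma(x)f$ for $x\in\mathfrak g$. Comparing symbols, $\sigma(x)$ has symbol $x$ for $x\ne0$, so $\sigma(x)-x\in k$ and $[x,f]=\lambda(x)f$ with $\lambda(x)=x-\sigma(x)\in k$. The form $\lambda$ is linear and vanishes on $[\mathfrak g,\mathfrak g]$, since $\operatorname{ad}[x,x']=[\operatorname{ad}x,\operatorname{ad}x']$. Conversely, if $f$ is a semi-invariant of weight $\lambda$, then $xf=f(x+\lambda(x))$ and $fx=(x-\lambda(x))f$ for all $x\in\mathfrak g$, so $fU=Uf$.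
\end{proof}

We say that $\mathfrak g$ has property \textbf{(F)} if every $P_{\mathfrak p}$ is of the form $Uf=fU$. Then every reflexive fractional ideal is $Uf=fU$ for some normal $f\in Q$, by taking products and inverses.

\section{Solvable Lie algebras have property (F)}\label{sec:F}

\begin{proposition}\label{prop:F}
Let $\mathfrak h\subset\mathfrak g$ be an ideal of codimension one. If $\mathfrak h$ has (F), so does $\mathfrak g$. Consequently every solvable $\mathfrak g$ has (F).
\end{proposition}

The second statement follows by induction on the dimension: $\mathfrak g=0$ has (F) vacuously, and if $\mathfrak g\ne0$ is solvable, any hyperplane containing $[\mathfrak g,\mathfrak g]$ is a solvable ideal. This is the only place where solvability is used. If $\mathfrak h=0$, then $U$ is a polynomial ring in one variable, a principal ideal domain, and (F) is clear. So assume $\mathfrak h\ne0$.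

\medskip
\noindent\textbf{Setting.} Let $B=U(\mathfrak h)$, $y\in\mathfrak g\setminus\mathfrak h$ and $\theta=\operatorname{ad}y|_B$, a derivation of $B$. Then $U=\bigoplus_iBy^i$ with $yb=by+\theta(b)$. The derivation $\theta$ does not raise the degree and preserves $Z(B)$. For $c\in Z(B)$ we have $\theta(c^p)=pc^{p-1}\theta(c)=0$, so $c^p$ is central in $U$. Hence the ring $E=\{c\in Z(B):\theta(c)=0\}$ satisfies
\[
\{c^p:c\in Z(B)\}\subset E\subset Z .
\]
Section~\ref{sec:divU} applies to $B$ as well as to $U$. Let $Q_B$ be the division ring of fractions of $B$; $\theta$ extends to it. Since $c^{-1}b=(c^p)^{-1}c^{p-1}b$ for $0\ne c\in Z(B)$, inverting $E\setminus0$ turns $B$ into $Q_B$ and $U$ into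
\[
V=\bigoplus_iQ_By^i ,
\]
a ring in which one can divide with remainder by elements with leading coefficient $1$. Degrees and leading coefficients in $V$ refer to $y$. We shall also use:
\begin{equation}\label{eq:normal}
\text{if } f\in B\text{ is normal in }B\text{ and }\theta(f)\in Bf,\text{ then }f\text{ is normal in }U .
\end{equation}
Indeed, if $\theta(f)=bf$ and $b\ne0$, then $\deg b+\deg f=\deg\theta(f)\le\deg f$ in the filtration of $B$, so $b\in k$ in all cases. Then $yf=f(y+b)$, and with $Bf=fB$ this gives $Uf=fU$.

Now let $P=P_{\mathfrak p}$ be given and put $\mathfrak a=P\cap B$, a $\theta$-stable ideal of $B$. We must find a normal generator of $P$. If $\mathfrak a\ne0$ we take it from $B$. If $\mathfrak a=0$ we find it in $V$ and clear denominators.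

\begin{proof}[Proof of Proposition \ref{prop:F}, case $\mathfrak a\ne0$]
Since $\mathfrak a$ is $\theta$-stable, $\mathfrak aU=U\mathfrak a=\bigoplus\mathfrak ay^i$ is a two-sided ideal contained in $P$. We show that $P=\mathfrak aU$, that $\mathfrak a$ is reflexive in $B$, and then apply (F) for $\mathfrak h$.

\emph{$\mathfrak aU$ is prime, so $P=\mathfrak aU$.} For a two-sided ideal $X\supset\mathfrak aU$ let $L(X)$ be the set of leading coefficients of elements of $X$, together with $0$. It is closed under multiplication by $B$ from both sides; it is closed under addition, because degrees can be equalized by right multiplication with powers of $y$; and it is $\theta$-stable, because $[y,by^m+\cdots]=\theta(b)y^m+\cdots$ with only lower terms omitted. So $L(X)U$ is a two-sided ideal of $U$. Let $XY\subset\mathfrak aU$ with ideals $X,Y\supset\mathfrak aU$. The leading coefficient of a product is the product of the leading coefficients, so $L(X)L(Y)\subset\mathfrak a$ and $(L(X)U)(L(Y)U)=L(X)L(Y)U\subset P$. As $P$ is prime, one of the factors, say $L(X)U$, lies in $P$, so $L(X)\subset P\cap B=\mathfrak a$. Subtracting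 leading terms successively, which lie in $\mathfrak aU\subset X$, we get $X\subset\mathfrak aU$. Thus $\mathfrak aU$ is a nonzero prime contained in $P$, and $P=\mathfrak aU$ by Lemma~\ref{lem:P}.

\emph{$\mathfrak a$ is reflexive.} Let $\mathfrak q$ run over the height one primes of $Z(B)$ and let $\mathfrak a^{**}=\bigcap\mathfrak a_{\mathfrak q}\subset B$. For $s\in Z(B)\setminus\mathfrak q$ and $a\in\mathfrak a$ we have $\theta(s^{-1}a)=s^{-1}\theta(a)-s^{-2}\theta(s)a$, so each $\mathfrak a_{\mathfrak q}$, and hence $\mathfrak a^{**}$, is $\theta$-stable. Let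
\[
\mathfrak c=\{c\in Z(B):c\,\mathfrak a^{**}\subset\mathfrak a\}.
\]
It is $\theta$-stable since $\theta(c)a=\theta(ca)-c\,\theta(a)$ for $a\in\mathfrak a^{**}$. It is contained in no $\mathfrak q$, because $\mathfrak a^{**}$ is finitely generated over $Z(B)$ and $(\mathfrak a^{**})_{\mathfrak q}=\mathfrak a_{\mathfrak q}$. Now $\mathfrak cU=(\mathfrak cB)U$ and $\mathfrak a^{**}U$ are two-sided ideals of $U$ whose product is $\mathfrak c\,\mathfrak a^{**}U\subset\mathfrak aU=P$. So either $\mathfrak a^{**}\subset P\cap B=\mathfrak a$, as wanted, or $\mathfrak c\subset P\cap B=\mathfrak a$.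

Suppose $\mathfrak c\subset\mathfrak a$. The inverse of $P$ in $\operatorname{Div}(U)$ is not contained in $U$, since its exponent at $\mathfrak p$ is $-1$. Let $g\notin U$ lie in it; then $gP\subset\bigcap_{\mathfrak p'}U_{\mathfrak p'}=U$. For every $0\ne c\in\mathfrak c$ we have $c^p\in\mathfrak c\subset P$, and $c^p\in E$ is central in $U$, so $c^pg\in U$. Hence $g=\sum g_iy^i\in V$ with $g_i\in Q_B$ and $c^pg_i\in B$. These $g_i$ do not depend on $c$. For each $\mathfrak q$ choose $c\in\mathfrak c\setminus\mathfrak q$; then $c^p\notin\mathfrak q$ and $g_i\in B_{\mathfrak q}$. So $g_i\in\bigcap B_{\mathfrak q}=B$ by Lemma~\ref{lem:P} for $B$, and $g\in U$, a contradiction.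

\emph{Conclusion.} By (F) for $\mathfrak h$, $\mathfrak a=Bf=fB$ with $f\in B$. As $\mathfrak a$ is $\theta$-stable, $\theta(f)\in Bf$, and by \eqref{eq:normal} $f$ is normal in $U$. So $P=\mathfrak aU=fU=Uf$, with $f\in B$ normal in both $B$ and $U$.
\end{proof}

\begin{proof}[Proof of Proposition \ref{prop:F}, case $\mathfrak a=0$]
Since $P\cap E=0$, the elements of $E\setminus0$, which are central in $U$, are regular modulo $P$. Hence $PV$ is a proper nonzero prime ideal of $V$ and $PV\cap U=P$.

\emph{A generator over $V$.} Let $g\in PV$ be monic of least degree $m$; then $m\ge1$. For $b\in Q_B$ the elements $[g,b]$ and $[y,g]$ of $PV$ are zero or of degree less than $m$, so they vanish. Thus $g$ is central in $V$, hence in $Q$, and division with remainder gives $PV=Vg$.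

\emph{Clearing denominators.} Write $g=\sum g_iy^i$, $g_m=1$, and put
\[
\mathfrak b=\{b\in Q_B:bg\in U\}=\{b\in Q_B:bg_i\in B\text{ for all }i\}\subset B .
\]
The left ideal $\mathfrak b$ of $B$ is nonzero, since the $g_i$ have a common denominator in $E$. It is two-sided, because $bb'g=(bg)b'$ for $b'\in B$; it is $\theta$-stable, because $[y,bg]=\theta(b)g$; and it is reflexive, because $b\in\bigcap\mathfrak b_{\mathfrak q}$ implies $bg_i\in\bigcap B_{\mathfrak q}=B$. By (F) for $\mathfrak h$, $\mathfrak b=Bb_0=b_0B$ for some $b_0\in B$, and by \eqref{eq:normal} $b_0$ is normal in $U$. Put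
\[
F=b_0g\in U .
\]
As $g$ is central in $Q$, $F$ is normal in $U$, and $F\in PV\cap U=P$. We claim $P=UF$.

\emph{Only $P$ occurs in the divisor of $UF$.} Let $P_i=P_{\mathfrak p_i}$ occur in it. As $F\in U$, the exponents are nonnegative, so this means $F\in P_i$.

If $P_i\cap B=0$, then $P_i\cap E=0$ and $P_iV\cap U=P_i$. Since $b_0$ is a unit of $V$, $PV=VF\subset P_iV$, so $P=PV\cap U\subset P_i$, and $P=P_i$ by minimality of $P_i$.

If $P_i\cap B\ne0$, the first case gives $P_i=f_iU$ with $f_i\in B$ normal and not a unit. From $F\in f_iU$ we get $f_i^{-1}b_0\,g\in U$ with $f_i^{-1}b_0\in Q_B$, so $f_i^{-1}b_0\in\mathfrak b=b_0B$, that is, $b_0=f_ib_0b'$ with $b'\in B$. As $b_0$ is normal in $B$, $f_ib_0=b_0f''$ with $f''\in B$. So $b_0=b_0f''b'$ and $1=f''b'$, whence $f''\in k^*$ and $f_i=f''\in k^*$, a contradiction.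

\emph{The exponent is $1$.} Since $\mathfrak p\cap E\subset P\cap E=0$, we have $V\subset U_{\mathfrak p}$. Hence $\operatorname{rad}U_{\mathfrak p}=PU_{\mathfrak p}=gU_{\mathfrak p}=FU_{\mathfrak p}$, where we used that $g$ is central and $b_0$ is a unit of $V$. So $UF$ and $P$ have the same exponents, and $P=UF$.
\end{proof}

\section{Proof of Theorem \ref{thm:B}}\label{sec:proofB}

Let $\mathfrak g$ be solvable, or, more generally, let $\mathfrak g$ have property (F).

\medskip
\noindent\textbf{The exact sequence.} Every element of $\operatorname{Div}(U)$ is $Uf$ with $f\in Q$ normal, and $f$ is unique up to $U^*=k^*$. If $Uf\subset U$, then $f\in U$ is a semi-invariant by Lemma~\ref{lem:normal}; this is the first assertion. In general $f=z^{-1}f'$ with $z\in Z$ and $f'\in U$ normal, so $[x,f]=\lambda_f(x)f$ with $\lambda_f=\lambda_{f'}\in\Lambda$. Weights add under multiplication, so $\Lambda$ is closed under addition. Since $p\lambda=0$, also $-\lambda=(p-1)\lambda\in\Lambda$, and $\Lambda$ is an $\mathbb F_p$-space. The homomorphism $\operatorname{Div}(U)\to\Lambda$, $Uf\mapsto\lambda_f$, is onto. An element of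 weight $0$ commutes with $\mathfrak g$ and so lies in $\operatorname{Frac}Z$; hence the kernel is $\{Uz:z\in(\operatorname{Frac}Z)^*\}$, the image of the group $\operatorname{Prin}(Z)$ of principal divisors of $Z$. Therefore
\[
\operatorname{cl}(Z)=\operatorname{Div}(Z)/\operatorname{Prin}(Z)\hookrightarrow\operatorname{Div}(U)/\operatorname{Prin}(Z)\cong\Lambda ,
\]
with cokernel $\operatorname{Div}(U)/\operatorname{Div}(Z)=\bigoplus_{\mathfrak p}\mathbb Z/e_{\mathfrak p}$ by Proposition~\ref{prop:Div}. This is the exact sequence. The map $\Lambda\to\mathbb Z/e_{\mathfrak p}$ sends $\lambda$ to the exponent at $P_{\mathfrak p}$, modulo $e_{\mathfrak p}$, of $Uf$ for any nonzero semi-invariant $f$ of weight $\lambda$. It is onto and $p\Lambda=0$, so $e_{\mathfrak p}\in\{1,p\}$.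

\medskip
\noindent\textbf{$|\Lambda|$ divides $d$.} For each $\lambda\in\Lambda$ choose a semi-invariant $f_\lambda\ne0$ of weight $\lambda$. If $f\in Q$ has weight $\lambda$ under $\operatorname{ad}\mathfrak g$, then $ff_\lambda^{-1}$ has weight $0$, so the weight spaces of $Q$ for $\lambda\in\Lambda$ are the $\operatorname{Frac}(Z)f_\lambda$. Their sum $L=\bigoplus_{\lambda\in\Lambda}\operatorname{Frac}(Z)f_\lambda$ is direct and closed under multiplication. Since $\operatorname{Div}(U)$ is commutative, $Uf_\lambda f_\mu=Uf_\mu f_\lambda$, so $f_\lambda f_\mu=cf_\mu f_\lambda$ with $c\in k^*$; comparing symbols, $c=1$. So $L$ is a commutative domain of dimension $|\Lambda|\le d^2$ over $\operatorname{Frac}Z$, that is, a subfield of $Q$. It lies in a maximal subfield, which has degree $d$ over $\operatorname{Frac}Z$. So $|\Lambda|$ divides $d$.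

By the exact sequence $r$ is finite, $|\operatorname{cl}(Z)|\cdot p^r=|\Lambda|$, and $\operatorname{cl}(Z)\subset\Lambda$ is elementary abelian, of rank $\dim_{\mathbb F_p}\Lambda-r$.

\begin{example}\label{ex:two}
Let $\mathfrak g$ have basis $e,v$ with $[e,v]=v$. As in Section~\ref{sec:example}, $k[e^p-e,v^p]\subset Z$ is normal, $U$ is finite over it, and $Q$ is spanned over its fraction field by the $v^ae^b$ with $0\le a,b<p$. So $Z=k[e^p-e,v^p]$ and $d=p$. The weight of $v$ is nonzero, and $|\Lambda|$ divides $p$, so $\Lambda\cong\mathbb F_p$. The ideal $Uv=vU$ is prime, since $U/Uv=k[e]$, and $Uv\cap Z$, the kernel of $Z\to k[e]$, is $\mathfrak p=v^pZ$. So $(Uv)_{\mathfrak p}$ is a nonzero prime of $U_{\mathfrak p}$, that is, $\operatorname{rad}U_{\mathfrak p}$, and $Uv^p=(Uv)^p$ gives $e_{\mathfrak p}=p$. The exact sequence is $0\to0\to\mathbb F_p\to\mathbb Z/p\to0$: all of $\Lambda$ is used up by ramification.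
\end{example}

\noindent\textbf{Sharpness.} A second vector $w$ of the same weight as $v$ destroys the ramification, as in Section~\ref{sec:example}. For $s=0$ take $\mathfrak g=0$. For $s\ge1$ let $\mathfrak g$ have basis $e_i,v_i,w_i$ ($1\le i\le s$) with $[e_i,v_i]=v_i$, $[e_i,w_i]=w_i$ and all other brackets of basis elements zero. This $\mathfrak g$ is solvable.

\emph{We have $d=p^s$ and $\Lambda\cong\mathbb F_p^s$.} The elements $e_i^p-e_i$ and $v_i^aw_i^{p-a}$ ($0\le a\le p$) are central, and $w_i=v_i\cdot(v_i^{p-1}w_i)/v_i^p$. So $Q$ is spanned over $\operatorname{Frac}Z$ by the $p^{2s}$ products $\prod v_i^{a_i}e_i^{b_i}$ with $0\le a_i,b_i<p$, and $d\le p^s$. The weights of $v_1,\dots,v_s$ are independent over $\mathbb F_p$, so $|\Lambda|\ge p^s$. As $|\Lambda|$ divides $d$, $|\Lambda|=d=p^s$, and $\Lambda$ is spanned by the weights of the $v_i$.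

\emph{There is no ramification.} Suppose $P_{\mathfrak p}=Uf$ has $e_{\mathfrak p}=p$. The map $\Lambda\to\mathbb Z/p$ at $\mathfrak p$ is onto, so it is nonzero on the weight of some $v_i$, which is also the weight of $w_i$. So the exponents of $Uv_i$ and $Uw_i$ at $P_{\mathfrak p}$ are nonzero, hence positive, and $v_i,w_i\in Uf$. Then the symbol of $f$ divides both $v_i$ and $w_i$ in $S$, so $f\in k^*$, a contradiction.

Hence $r=0$ and $\operatorname{cl}(Z)\cong\Lambda\cong(\mathbb Z/p)^s$, with $|\operatorname{cl}(Z)|=d=p^s$. This completes the proof of Theorem~\ref{thm:B}. \hfill$\square$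

\begin{remark}
Apart from the examples, this section uses only property (F). So the conclusions of Theorem~\ref{thm:B} other than the sharpness statement hold for every $\mathfrak g$ with (F). By Proposition~\ref{prop:F}, applied along a chain of subalgebras, each an ideal of codimension one in the next, this includes every $\mathfrak g$ that has an ideal $\mathfrak h$ with (F) and $\mathfrak g/\mathfrak h$ solvable. We make no claim about whether these finer conclusions hold for arbitrary $\mathfrak g$.
\end{remark}

\begin{thebibliography}{9}

\bibitem{BH}
Braun and Hajarnavis, theorem that $\operatorname{cl}(Z(U(\mathfrak g)))$ is a $d$-torsion group, where $d$ is the PI degree of $U(\mathfrak g)$.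

\bibitem{R}
Reiner, \emph{Maximal Orders}.

\end{thebibliography}
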